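# Strongly irreducible operators whose commutant is noncommutative modulo its radical

## Matrices whose commutant has no idempotents

For an operator $T$ on a complex Hilbert space, bounded as all our operators are, the **commutant** is $\mathcal A'(T)=\{B: BT=TB\}$; for a set $\mathcal S$ of operators, $\mathcal S'$ is the set of operators commuting with every element of $\mathcal S$. An **idempotent** is an operator $E$ with $E^2=E$, not necessarily self-adjoint. It is nontrivial if $E\ne 0,I$. We call $T$ **strongly irreducible**, and write $T\in(SI)$, if $\mathcal A'(T)$ contains no nontrivial idempotent. An idempotent in $\mathcal A'(T)$ splits the space as a direct sum (not necessarily orthogonal) of two $T$-invariant closed subspaces. So strongly irreducible operators are those that cannot be split.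

For a unital Banach algebra $\mathcal A$, the **Jacobson radical** is
$$\operatorname{rad}\mathcal A=\{x\in\mathcal A:\ 1-yx \text{ is invertible in }\mathcal A\text{ for every }y\in\mathcal A\}.$$
It is a closed two-sided ideal. An element is **quasinilpotent** if its spectrum is $\{0\}$, that is, if $\|x^n\|^{1/n}\to0$. We use four elementary facts.

* (R1) Every $x\in\operatorname{rad}\mathcal A$ is quasinilpotent: take $y=\lambda 1$ in the definition, so $1-\lambda x$ is invertible for all $\lambda\in\mathbb C$.
* (R2) A two-sided ideal $J$ consisting of quasinilpotent elements lies in $\operatorname{rad}\mathcal A$: if $x\in J$, then $yx\in J$ is quasinilpotent, so $1-yx$ is invertible.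
* (R3) If $\varphi:\mathcal A\to\mathcal B$ is a surjective unital homomorphism with $\ker\varphi\subset\operatorname{rad}\mathcal A$, then $\varphi^{-1}(\operatorname{rad}\mathcal B)=\operatorname{rad}\mathcal A$. Indeed, if $x\in\operatorname{rad}\mathcal A$, then $1-\varphi(y)\varphi(x)=\varphi(1-yx)$ is invertible for all $y$, and $\varphi$ is onto, so $\varphi(x)\in\operatorname{rad}\mathcal B$. Conversely, let $\varphi(x)\in\operatorname{rad}\mathcal B$, let $y\in\mathcal A$, and put $u=1-yx$. Then $\varphi(u)$ is invertible; choose $v$ with $\varphi(v)=\varphi(u)^{-1}$. Now $uv=1+j$ and $vu=1+j'$ with $j,j'\in\ker\varphi\subset\operatorname{rad}\mathcal A$, so $uv$ and $vu$ are invertible. Hence $u$ has a right and a left inverse, and is invertible.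
* (R4) A commutant is inverse-closed: if $B$ commutes with $T$ and is invertible, then $B^{-1}$ commutes with $T$. So spectra in a commutant agree with spectra of operators.

On a finite-dimensional space, everything about $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ for strongly irreducible $T$ can be computed.

**Proposition 1.** Let $\mathcal G\neq0$ be finite-dimensional and let $\mathcal D\subset\mathcal L(\mathcal G)$ be a unital subalgebra with no idempotents other than $0,I$. Let $\mathcal N$ be the set of nilpotent elements of $\mathcal D$. Then $\mathcal N=\operatorname{rad}\mathcal D$ and $\mathcal D=\mathbb CI\oplus\mathcal N$. In particular $\mathcal D/\operatorname{rad}\mathcal D\cong\mathbb C$ is commutative.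

*Proof.* Let $X\in\mathcal D$. If $X$ had distinct eigenvalues $\lambda_1,\dots,\lambda_r$ with $r\ge2$, the Chinese remainder theorem would give a polynomial $p$ with $p\equiv1$ modulo $(t-\lambda_1)^{d}$ and $p\equiv0$ modulo $\prod_{i\ge2}(t-\lambda_i)^{d}$, where $d=\dim\mathcal G$. Then $p(X)\in\mathcal D$ is the idempotent onto the generalized eigenspace of $\lambda_1$ along the others, and it is nontrivial. So each $X\in\mathcal D$ has a single eigenvalue, $\lambda(X)=\operatorname{tr}(X)/d$, and $X-\lambda(X)I$ is nilpotent. Thus $\mathcal N$ is the kernel of the trace on $\mathcal D$, a linear subspace, and $\mathcal D=\mathbb CI\oplus\mathcal N$.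

If $X\in\mathcal N$ and $Y\in\mathcal D$, then $XY$ and $YX$ have determinant $0$, so their single eigenvalue is $0$ and they are nilpotent. Hence $\mathcal N$ is a two-sided ideal of nilpotents, and $\mathcal N\subset\operatorname{rad}\mathcal D$ by (R2). The reverse inclusion is (R1), since a matrix whose only eigenvalue is $0$ is nilpotent. $\square$

For example, the commutant of a nilpotent Jordan block $J$ of size $d$ consists of the polynomials in $J$; its radical consists of the polynomials without constant term. By contrast, the commutant of $\operatorname{diag}(1,2)$ contains $\operatorname{diag}(1,0)$, so $\operatorname{diag}(1,2)$ is not strongly irreducible.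

What changes in infinite dimensions? Let $\mathcal H$ be complex, separable and infinite-dimensional, and $T\in\mathcal L(\mathcal H)\cap(SI)$. If the spectrum of some $B\in\mathcal A'(T)$ were disconnected, a Riesz idempotent of $B$ would be a nontrivial idempotent in $\mathcal A'(T)$. So the spectrum of every $B\in\mathcal A'(T)$ is connected. But connected sets need not be points, and the proof of Proposition 1 stops exactly there: we can no longer write $B$ as a scalar plus something quasinilpotent. The quotient can be larger than $\mathbb C$. The following was conjectured.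

**Conjecture.** Given $T\in\mathcal L(\mathcal H)\cap(SI)$, the algebra $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is commutative.

Two results point toward it. We record them for context and use neither.

* (K1) The class of those $T\in\mathcal L(\mathcal H)\cap(SI)$ with $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ commutative is norm-dense in the class of $(SI)$ operators.
* (K2) If $T\in\mathcal B_n(\Omega)\cap(SI)$, then $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is commutative.

Here $\Omega\subset\mathbb C$ is a bounded connected open set, and $\mathcal B_n(\Omega)$ is the Cowen–Douglas class: the operators $T$ with $\Omega\subset\sigma(T)$ such that, for $\lambda\in\Omega$, $T-\lambda$ is onto and $\dim\ker(T-\lambda)=n$, and such that the kernels $\ker(T-\lambda)$, $\lambda\in\Omega$, span a dense subspace. The backward shift on $\ell^2$ is in $\mathcal B_1(\mathbb D)$: the kernel of $T-\lambda$ is spanned by $(1,\lambda,\lambda^2,\dots)$. (Surjectivity and density in this example are the scalar version, with all $P_n=1$, of the computation for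 Theorem C below.)

We shall prove the following three theorems.

**Theorem A (the conjecture is false).** There is a quasinilpotent $T\in\mathcal L(\mathcal H)\cap(SI)$ such that $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is not commutative.

**Theorem B (realization).** Let $\mathcal K\ne0$ be a separable Hilbert space, $\mathcal S\subset\mathcal L(\mathcal K)$ any subset, and $\mathcal C=\mathcal S'$ its commutant. There is a quasinilpotent $T$ on a separable infinite-dimensional Hilbert space such that:

* $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is isometrically isomorphic to $\mathcal C/\operatorname{rad}\mathcal C$;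
* $T\in(SI)$ if and only if $\mathcal C$ has no idempotents other than $0,I$.

Consequently a Banach algebra is isometrically isomorphic to $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ for some $T\in(SI)$ if and only if it is isometrically isomorphic to $\mathcal C/\operatorname{rad}\mathcal C$ for some commutant $\mathcal C=\mathcal S'$, on a nonzero separable Hilbert space, without nontrivial idempotents. Moreover $T$ can always be taken quasinilpotent.

**Theorem C ((K2) fails for $n=\infty$).** There is $T\in(SI)$ such that, for all $|\lambda|<1$, $T-\lambda$ is onto and $\dim\ker(T-\lambda)=\infty$, and $\bigvee_{|\lambda|<1}\ker(T-\lambda)=\mathcal H$ (that is, $T\in\mathcal B_\infty(\mathbb D)$), but $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is not commutative.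

## Scalar weighted backward shifts and formal power series

The first infinite-dimensional examples to try are weighted backward shifts, where the commutant can be written down.

**Proposition 2.** Let $(v_n)_{n\ge0}$ be a bounded sequence of positive numbers and let $T(x_0,x_1,\dots)=(v_0x_1,v_1x_2,\dots)$ on $\ell^2$. Then $\mathcal A'(T)$ is isomorphic to a subalgebra of $\mathbb C[[z]]$. Hence it is commutative, and $T\in(SI)$.

*Proof.* Put $c_n=v_0\cdots v_{n-1}$, $c_0=1$. Let $Z=(Z_{ij})$ commute with $T$. It leaves $\ker T^{j+1}=\{x: x_n=0\text{ for }n\ge j+1\}$ invariant, so $Z_{ij}=0$ for $i>j$. Comparing the $(i,j+1)$ entries of $TZ=ZT$ gives $v_iZ_{i+1,j+1}=Z_{ij}v_j$. Iterating down the $k$-th superdiagonal,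
$$Z_{n,n+k}=\frac{v_k\cdots v_{n+k-1}}{v_0\cdots v_{n-1}}\,Z_{0k}=\frac{c_{n+k}}{c_n}\,x_k,\qquad x_k=\frac{Z_{0k}}{c_k}.$$
Since $(ZZ')_{n,n+k}=\sum_{l=0}^kZ_{n,n+l}Z'_{n+l,n+k}=\frac{c_{n+k}}{c_n}\sum_{l}x_lx'_{k-l}$, the map $Z\mapsto\sum_kx_kz^k$ is an injective unital homomorphism into $\mathbb C[[z]]$. The ring $\mathbb C[[z]]$ is a commutative domain, and in a domain $e^2=e$ forces $e=0$ or $e=1$. $\square$

When $v_n=1$ for all $n$, the radical is $0$. Indeed, if $Z\ne0$ has lowest nonzero coefficient $x_m$, then the series of $Z^n$ has coefficient $x_m^n$ at $z^{mn}$. So $\|Z^n\|\ge|(Z^n)_{0,mn}|=|x_m|^n$, and $Z$ is not quasinilpotent. The quotient is $\mathcal A'(T)$ itself, which contains the linearly independent operators $I,T,T^2,\dots$. So the quotient can be much larger than $\mathbb C$, but for scalar weights it is always commutative. To get noncommutativity, we let the coefficients of the power series be operators.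

## Operator weights and the diagonal algebra

Let $\mathcal G\ne0$ be a separable Hilbert space, and let $\mathcal H=\bigoplus_{n\ge0}\mathcal G$. Choose invertible $Q_n\in\mathcal L(\mathcal G)$ with $Q_0=I$ such that the operators $V_n=Q_n^{-1}Q_{n+1}$ are uniformly bounded, and put
$$T(x_0,x_1,x_2,\dots)=(V_0x_1,V_1x_2,V_2x_3,\dots).\tag{1}$$
Then $Q_n=V_0\cdots V_{n-1}$ and $(T^kx)_n=Q_n^{-1}Q_{n+k}x_{n+k}$.

**Lemma 3.** Let $Z=(Z_{ij})\in\mathcal A'(T)$. Then $Z_{ij}=0$ for $i>j$, and with $X_k=Z_{0k}Q_k^{-1}$,
$$Z_{n,n+k}=Q_n^{-1}X_kQ_{n+k}\qquad(n,k\ge0).\tag{2}$$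
The map $\Phi(Z)=\sum_{k\ge0}X_kz^k$ is an injective unital algebra homomorphism $\mathcal A'(T)\to\mathcal L(\mathcal G)[[z]]$.

*Proof.* We repeat the scalar computation, watching the order of the factors. Since all $Q_n^{-1}Q_{n+k}$ are invertible, $\ker T^{j+1}=\{x:x_n=0\text{ for }n\ge j+1\}$. This is invariant under $Z$, so $Z_{ij}=0$ for $i>j$. The $(i,j+1)$ entry of $TZ=ZT$ reads $V_iZ_{i+1,j+1}=Z_{ij}V_j$. Hence
$$Z_{n,n+k}=V_{n-1}^{-1}\cdots V_0^{-1}\,Z_{0k}\,V_k\cdots V_{n+k-1}=Q_n^{-1}Z_{0k}Q_k^{-1}Q_{n+k},$$
which is (2). By triangularity the block products are finite sums: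
$$(ZZ')_{n,n+k}=\sum_{l=0}^kZ_{n,n+l}Z'_{n+l,n+k}=\sum_{l=0}^kQ_n^{-1}X_lQ_{n+l}\,Q_{n+l}^{-1}X'_{k-l}Q_{n+k}=Q_n^{-1}\Big(\sum_{l=0}^kX_lX'_{k-l}\Big)Q_{n+k}.$$
So $\Phi$ is multiplicative. It is clearly linear and unital, and by (2) the coefficients determine $Z$. $\square$

The constant coefficient $X_0=Z_{00}$ is the important one. By (2), $Z_{nn}=Q_n^{-1}X_0Q_n$, so $X_0$ belongs to the **diagonal algebra**
$$\mathcal D=\{X\in\mathcal L(\mathcal G):\ \sup_n\|Q_n^{-1}XQ_n\|<\infty\}.\tag{3}$$

**Lemma 4.** The map $Z\mapsto X_0$ is a homomorphism of $\mathcal A'(T)$ onto $\mathcal D$. Moreover $T\in(SI)$ if and only if $\mathcal D$ has no idempotents other than $0,I$.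

*Proof.* The map is a homomorphism into $\mathcal D$ by Lemma 3. If $X\in\mathcal D$, the block diagonal operator $Z$ with $Z_{nn}=Q_n^{-1}XQ_n$ is bounded. It commutes with $T$, because
$$V_nZ_{n+1,n+1}=Q_n^{-1}Q_{n+1}Q_{n+1}^{-1}XQ_{n+1}=Q_n^{-1}XQ_{n}\,Q_n^{-1}Q_{n+1}=Z_{nn}V_n.$$
Its constant coefficient is $X$, so the map is onto. If $X$ is a nontrivial idempotent, so is this $Z$.

Conversely, let $\mathcal D$ have only trivial idempotents and let $Z^2=Z\in\mathcal A'(T)$. Then $X_0$ is idempotent in $\mathcal D$, so $X_0\in\{0,I\}$. Replacing $Z$ by $I-Z$ if necessary, assume $X_0=0$. Then $\Phi(Z)$ is divisible by $z$, so $\Phi(Z)=\Phi(Z)^m$ is divisible by $z^m$ for every $m$. Hence $\Phi(Z)=0$ and $Z=0$. $\square$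

So the higher coefficients carry no idempotents of their own, and everything is decided by $\mathcal D$. We want $\mathcal D$ to be without nontrivial idempotents, yet noncommutative modulo its radical.

The first thing to try is $\mathcal G=\mathbb C^d$. Then $\mathcal D$ is a finite-dimensional algebra, and if $T\in(SI)$ it has no nontrivial idempotents. By Proposition 1, $\mathcal D=\mathbb CI\oplus\mathcal N$ with $\mathcal N$ the radical of $\mathcal D$, so $\mathcal D$ is commutative modulo its radical. The diagonal algebra cannot do what we want when $\dim\mathcal G<\infty$. If instead $Q_n=I$ for all $n$ on an infinite-dimensional $\mathcal G$, then $\mathcal D=\mathcal L(\mathcal G)$, which is noncommutative but full of idempotents. We need an infinite-dimensional $\mathcal G$ and a way to prescribe $\mathcal D$.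

## Forcing a prescribed commutant with unipotent weights

Suppose we want $\mathcal D$ to be the commutant $\mathcal C=\{A_j:j\ge0\}'$ of countably many operators. If the $Q_n$ are built from the $A_j$, then each $a\in\mathcal C$ commutes with all $Q_n$, so $\mathcal C\subset\mathcal D$. The difficulty is to keep $\mathcal D$ from being larger: the boundedness of $Q_n^{-1}XQ_n$ must imply $XA_j=A_jX$.

A natural attempt is to let $Q_n$ run through the exponentials $e^{tA}$, $t\in\mathbb Z$, moving $t$ by at most $1$ at a time so that the weights $Q_n^{-1}Q_{n+1}$ stay bounded. The commutator appears as a derivative,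
$$\frac{d}{dt}\Big|_{t=0}e^{-tA}Xe^{tA}=XA-AX,$$
but boundedness in $t$ does not make it vanish. Take $A=iS$ with $S$ self-adjoint and not a scalar: the $e^{tA}$ are unitary, the conjugation is isometric, and every $X$ is allowed, so $\mathcal D$ is everything although $\{A\}'$ is not. One could let $t$ be complex, so that Liouville's theorem applies, but the only evident bound is then $\|e^{\pm tA}\|\le e^{|t|\|A\|}$, and exponential growth is unwelcome when we later estimate $Q_n$.

What is needed is a conjugation that depends *polynomially* on $t$, because a bounded polynomial is constant. Exponentials of square-zero operators do this. If $N^2=0$, then $e^{tN}=I+tN$ and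
$$(I+tN)^{-1}X(I+tN)=(I-tN)X(I+tN)=X+t(XN-NX)-t^2NXN.\tag{4}$$
If this is bounded for $t=m=1,2,3,\dots$, divide by $m^2$ and let $m\to\infty$ to get $NXN=0$, then divide by $m$ to get $XN=NX$. To turn an arbitrary $A$ into a square-zero operator, we double the space: on $\mathcal G=\mathcal K\oplus\mathcal K$ put
$$N_A=\begin{pmatrix}0&A\\0&0\end{pmatrix},\qquad N_A^2=0.$$

Here is the smallest case. Let $\mathcal K=\mathbb C$ and $Q_n=I+nN_1=\begin{pmatrix}1&n\\0&1\end{pmatrix}$, so every $V_n$ equals $\begin{pmatrix}1&1\\0&1\end{pmatrix}$. Then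
$$Q_n^{-1}\begin{pmatrix}a&b\\c&d\end{pmatrix}Q_n=\begin{pmatrix}a-nc&b+n(a-d)-n^2c\\c&d+nc\end{pmatrix}$$
is bounded in $n$ exactly when $c=0$ and $a=d$. So $\mathcal D=\Big\{\begin{pmatrix}a&b\\0&a\end{pmatrix}\Big\}$, which has only trivial idempotents. The doubling costs us the square-zero corner $b$, which the radical will absorb.

Now the general construction. Let $\mathcal K\ne0$ be separable, let $A_0=I,A_1,A_2,\dots\in\mathcal L(\mathcal K)$ satisfy $\|A_j\|\le1$, and let $\mathcal C=\{A_j:j\ge0\}'$. (Rescaling operators does not change their commutant, so the norm condition is harmless.)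

**Step 1: a slow path through all multiples.** We must visit all $mA_j$, but the weights must remain bounded, so we cannot jump from $mA_j$ to $m'A_{j'}$. We go back to $0$ in between. Enumerate the pairs $(m,j)$, $m\ge1$, $j\ge0$, and concatenate the walks
$$0,\ A_j,\ 2A_j,\ \dots,\ mA_j,\ (m-1)A_j,\ \dots,\ A_j,\ 0 .$$
The result is a sequence $(D_n)_{n\ge0}$ with $D_0=0$ such that

* (i) $\|D_{n+1}-D_n\|\le1$, hence $\|D_n\|\le n$ and $\|D_n-D_m\|\le|n-m|$;
* (ii) every $D_n$ is of the form $mA_j$ with $m\in\{0,1,2,\dots\}$;
* (iii) for all $m\ge1$, $j\ge0$, the operator $mA_j$ occurs among the $D_n$.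

**Step 2: the operator.** We add scalar weights, which do not affect $\mathcal D$ but will be useful later. Put
$$P_n=I+N_{D_n}=\begin{pmatrix}I&D_n\\0&I\end{pmatrix},\qquad P_m^{-1}P_n=\begin{pmatrix}I&D_n-D_m\\0&I\end{pmatrix},$$
so that
$$\|P_n^{\pm1}\|\le1+n,\qquad\|P_m^{-1}P_n\|\le1+|n-m|.\tag{5}$$
Let $(w_n)$ be a bounded sequence of positive numbers, $c_n=w_0\cdots w_{n-1}$ with $c_0=1$, and $Q_n=c_nP_n$. Then $Q_0=I$, and $V_n=Q_n^{-1}Q_{n+1}=w_nP_n^{-1}P_{n+1}$ is invertible with $\|V_n\|\le2w_n$. So (1) defines a bounded operator $T$ on $\mathcal H=\bigoplus_{n\ge0}\mathcal G$, which is separable and infinite-dimensional.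

**Lemma 5.** For this $T$, with any bounded $w_n>0$:

* (a) $\mathcal D=\Big\{\begin{pmatrix}a&b\\0&a\end{pmatrix}:a\in\mathcal C,\ b\in\mathcal L(\mathcal K)\Big\}$.
* (b) If $Z\in\mathcal A'(T)$ has $X_0=\begin{pmatrix}a&b\\0&a\end{pmatrix}$, put $\rho(Z)=a$. Then $\rho:\mathcal A'(T)\to\mathcal C$ is a contractive unital homomorphism.
* (c) $\iota(a)=\bigoplus_n(a\oplus a)$ defines an isometric unital homomorphism $\iota:\mathcal C\to\mathcal A'(T)$ with $\rho\circ\iota=\mathrm{id}_{\mathcal C}$.
* (d) $T\in(SI)$ if and only if $\mathcal C$ has no idempotents other than $0,I$.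

*Proof.* (a) The scalars cancel: $Q_n^{-1}XQ_n=P_n^{-1}XP_n$. Let $X=\begin{pmatrix}a&b\\c&d\end{pmatrix}\in\mathcal D$. By (iii), for each $j$ the operators in (4) with $N=N_{A_j}$ and $t=m\ge1$ are among the $P_n^{-1}XP_n$, so they are bounded and $XN_{A_j}=N_{A_j}X$. For $j=0$, where $A_0=I$, this says
$$\begin{pmatrix}0&a\\0&c\end{pmatrix}=\begin{pmatrix}c&d\\0&0\end{pmatrix},$$
so $c=0$ and $a=d$. For general $j$ the upper right entries then give $aA_j=A_ja$. Thus $a\in\mathcal C$. Conversely, if $a\in\mathcal C$, $b\in\mathcal L(\mathcal K)$ and $X=\begin{pmatrix}a&b\\0&a\end{pmatrix}$, then by (ii) $a$ commutes with every $D_n$. So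
$$XN_{D_n}=\begin{pmatrix}0&aD_n\\0&0\end{pmatrix}=N_{D_n}X,$$
hence $P_n^{-1}XP_n=X$ for all $n$, and $X\in\mathcal D$.

(b) $Z\mapsto X_0$ is a homomorphism by Lemma 4, and taking the diagonal entry of matrices of the form in (a) is a homomorphism. Contractivity: $\|a\|\le\|X_0\|=\|Z_{00}\|\le\|Z\|$.

(c) If $a\in\mathcal C$, then $a\oplus a$ commutes with all $P_n$, hence with all $V_n$, so $\iota(a)$ commutes with $T$. The norm of a direct sum of copies of $a$ is $\|a\|$, and $\iota(a)$ has constant coefficient $a\oplus a$. The rest is clear.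

(d) By Lemma 4 we must compare idempotents of $\mathcal D$ and $\mathcal C$. If $e\in\mathcal C$ is a nontrivial idempotent, so is $e\oplus e\in\mathcal D$. If $\mathcal C$ has only trivial ones and $X=\begin{pmatrix}a&b\\0&a\end{pmatrix}\in\mathcal D$ is idempotent, then $a^2=a$, so $a\in\{0,I\}$, and $ab+ba=b$. For $a=0$ this gives $b=0$; for $a=I$ it gives $2b=b$, so $b=0$. Hence $X\in\{0,I\}$. $\square$

## A noncommutative commutant that behaves like a domain

We now look for a commutant $\mathcal C$ without nontrivial idempotents that is noncommutative modulo its radical. In Proposition 2, idempotents were excluded because $\mathbb C[[z]]$ is a domain. The noncommutative analogue is the ring $\mathbb C\langle\langle x_1,x_2\rangle\rangle$ of formal power series in two noncommuting variables.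

Let $F$ be the free monoid on $\{1,2\}$: its elements are finite words, the product is concatenation, and the unit is the empty word $\emptyset$. Let $\mathcal K=\ell^2(F)$ with orthonormal basis $(\xi_v)_{v\in F}$ and
$$L_i\xi_v=\xi_{iv},\qquad R_i\xi_v=\xi_{vi}\qquad(i=1,2).$$
For instance $L_1\xi_{22}=\xi_{122}$ and $R_1\xi_{22}=\xi_{221}$. These are isometries. Since $R_1$ and $R_2$ have orthogonal ranges, $R_i^*R_j=\delta_{ij}I$. Adding a letter on the left commutes with adding a letter on the right, so $R_iL_j=L_jR_i$. Put
$$\mathcal C=\{L_1,L_2\}'=\{I,L_1,L_2\}' .$$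
Then $R_1,R_2\in\mathcal C$. (This $\mathcal C$ is the right free semigroup algebra on two generators; we use only its description as a commutant.)

**Lemma 6.**

* (a) $\mathcal C$ has no idempotents other than $0,I$.
* (b) $q=R_1R_2-R_2R_1$ satisfies $\|q^n\|=2^{n/2}$, so it has spectral radius $\sqrt2$.
* (c) $\mathcal C$ contains no nonzero quasinilpotent element. Hence $\operatorname{rad}\mathcal C=0$.

*Proof.* *Elements of $\mathcal C$ as power series.* For $a\in\mathcal C$ write $a\xi_\emptyset=\sum_wa_w\xi_w$. For a word $v=i_1\cdots i_p$ let $L_v=L_{i_1}\cdots L_{i_p}$, so $L_v\xi_u=\xi_{vu}$. Then $a\xi_v=aL_v\xi_\emptyset=L_va\xi_\emptyset=\sum_wa_w\xi_{vw}$. So $a$ is determined by the series $\hat a=\sum_wa_ww\in\mathbb C\langle\langle x_1,x_2\rangle\rangle$, where the word $i_1\cdots i_p$ stands for the monomial $x_{i_1}\cdots x_{i_p}$. For $a,b\in\mathcal C$,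
$$\langle ab\,\xi_\emptyset,\xi_u\rangle=\sum_wb_w\langle a\xi_w,\xi_u\rangle=\sum_wb_w\langle L_wa\xi_\emptyset,\xi_u\rangle=\sum_{wv=u}b_wa_v .$$
Thus $\widehat{ab}=\hat b\,\hat a$; the order is reversed, which will do no harm.

*The power series ring is a domain.* For a polynomial $f$ let $\|f\|_2$ be the $\ell^2$-norm of its coefficients. If $f,g$ are homogeneous of degrees $p,r$, each word of length $p+r$ factors in exactly one way as a word of length $p$ times a word of length $r$. So the coefficients of $fg$ are the products $f_wg_v$, each occurring once, and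
$$\|fg\|_2=\|f\|_2\|g\|_2.\tag{6}$$
If two series are nonzero, with lowest nonzero homogeneous components $f$ and $g$, then $fg\ne0$ is the lowest component of their product. So there are no zero divisors.

(a) If $e^2=e\in\mathcal C$, then $\hat e(\hat e-1)=0$, so $\hat e=0$ or $\hat e=1$, that is, $e=0$ or $e=I$.

(b) Expand $q^*q=(R_2^*R_1^*-R_1^*R_2^*)(R_1R_2-R_2R_1)$. The first and last products are $R_2^*R_1^*R_1R_2=I$ and $R_1^*R_2^*R_2R_1=I$, while the mixed ones contain $R_1^*R_2=0$ or $R_2^*R_1=0$. So $q^*q=2I$, by induction $q^{*n}q^n=2^nI$, and $\|q^n\|^2=\|q^{*n}q^n\|=2^n$.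

(c) Let $0\neq a\in\mathcal C$ and let $f$ be the lowest nonzero homogeneous component of $\hat a$. Then $f^n$ is the lowest component of $\widehat{a^n}$. By (6), $\|a^n\|\ge\|a^n\xi_\emptyset\|\ge\|f^n\|_2=\|f\|_2^n$. So $a$ has spectral radius at least $\|f\|_2>0$; by (R4), spectra in $\mathcal C$ and in $\mathcal L(\mathcal K)$ agree. Now use (R1). $\square$

**Proposition 7.** Build $T$ as in Step 2 from this $\mathcal C$, with $A_0=I$, $A_1=L_1$, $A_2=L_2$ and $A_j=I$ for $j\ge3$, and any bounded $w_n>0$. Then $T\in(SI)$ and $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is not commutative.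

*Proof.* $T\in(SI)$ by Lemmas 5(d) and 6(a). The operators $\iota(R_1),\iota(R_2)\in\mathcal A'(T)$ have commutator $\iota(q)$, and $\|\iota(q)^n\|=\|q^n\|=2^{n/2}$. So $\iota(q)$ is not quasinilpotent, and by (R1) it is not in $\operatorname{rad}\mathcal A'(T)$. The images of $\iota(R_1)$ and $\iota(R_2)$ in the quotient do not commute. $\square$

This disproves the conjecture, whatever the scalars $w_n$ are. Their choice is still free, and two choices give Theorems C and A.

## Weights $w_n=1$ and the class $\mathcal B_\infty(\mathbb D)$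

**Proof of Theorem C.** Take $T$ from Proposition 7 with $w_n=1$ for all $n$, so $Q_n=P_n$ and $V_n=P_n^{-1}P_{n+1}$. By Proposition 7, only $T\in\mathcal B_\infty(\mathbb D)$ remains to be shown. The polynomial bounds (5) are what make this possible on the whole disc.

**Surjectivity.** We build a right inverse of small spectral radius. Let $(Sx)_0=0$ and $(Sx)_{n+1}=V_n^{-1}x_n$. Then $(TSx)_n=V_n(Sx)_{n+1}=x_n$, so $TS=I$. The powers are $(S^kx)_{n+k}=(V_n\cdots V_{n+k-1})^{-1}x_n=P_{n+k}^{-1}P_nx_n$, with zero in the first $k$ coordinates. By (5), $\|S^k\|=\sup_n\|P_{n+k}^{-1}P_n\|\le1+k$. Hence $S$ is bounded with spectral radius at most $\lim(1+k)^{1/k}=1$. For $|\lambda|<1$ the operator $I-\lambda S$ is invertible, and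
$$(T-\lambda)S(I-\lambda S)^{-1}=(I-\lambda S)(I-\lambda S)^{-1}=I .$$
So $T-\lambda$ is onto.

**Kernels.** We solve $Tx=\lambda x$. It says $V_nx_{n+1}=\lambda x_n$, that is, $x_n=\lambda^n(V_0\cdots V_{n-1})^{-1}x_0=\lambda^nP_n^{-1}g$ with $g=x_0\in\mathcal G$. If $|\lambda|<1$, then $\|x_n\|\le|\lambda|^n(1+n)\|g\|$ is square summable, so every $g\in\mathcal G$ gives an element of $\ker(T-\lambda)$. As $\mathcal G=\ell^2(F)\oplus\ell^2(F)$ is infinite-dimensional, $\dim\ker(T-\lambda)=\infty$. In particular $\mathbb D\subset\sigma(T)$.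

**Density.** We show that only $0$ is orthogonal to all kernels. If $y\perp\ker(T-\lambda)$ for all $|\lambda|<1$, then for each $g\in\mathcal G$ the power series $\sum_n\lambda^n\langle P_n^{-1}g,y_n\rangle$ vanishes on $\mathbb D$. So $\langle P_n^{-1}g,y_n\rangle=0$ for all $n$ and all $g$. Since $P_n^{-1}$ is onto, $y_n=0$ for all $n$. $\blacksquare$

Thus the finite-index hypothesis in (K2) cannot be dropped.

## Gaussian weights and quasinilpotence

To identify $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ exactly, we want the radical to contain $\ker\rho$. The operator $T$ itself is in $\ker\rho$, because its diagonal is zero, so $T$ must be quasinilpotent by (R1). For $w_n=1$ it is not. By (2), the size of $Z_{n,n+k}$ is governed by $c_{n+k}/(c_nc_k)$. A geometric sequence $c_n=w^n$ makes this ratio $1$ and gains nothing. We therefore take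
$$w_n=e^{-(2n+1)},\qquad c_n=e^{-(1+3+\cdots+(2n-1))}=e^{-n^2},\qquad\frac{c_{n+k}}{c_nc_k}=e^{-2nk}.\tag{7}$$

**Lemma 8.** Let $T$ be built as in Step 2 from any $\mathcal C=\{A_j:j\ge0\}'$ there, with the weights (7). Then every $Z\in\mathcal A'(T)$ with $\rho(Z)=0$ is quasinilpotent. In particular $T$ is quasinilpotent, and $\ker\rho\subset\operatorname{rad}\mathcal A'(T)$.

*Proof.* **Step 1: entries of strictly triangular $Z$.** First let $X_0=0$, so $Z_{nn}=0$ for all $n$. Since $X_k=Z_{0k}Q_k^{-1}$, (5) gives $\|X_k\|\le\|Z\|(1+k)/c_k$. By (2), for $n,k\ge1$,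
$$\|Z_{n,n+k}\|\le\frac{1+n}{c_n}\cdot\|Z\|\frac{1+k}{c_k}\cdot c_{n+k}(1+n+k)=\|Z\|(1+k)(1+n)(1+n+k)e^{-2nk}.$$
Now $1+n+k\le(1+n)(1+k)$, and $2nk\ge n+k$ because $nk\ge n$ and $nk\ge k$. Hence
$$\|Z_{n,n+k}\|\le\|Z\|\,(1+n)^2e^{-n}\,(1+k)^2e^{-k}\qquad(n,k\ge1).\tag{8}$$

**Step 2: the tail of $Z$ is small.** The bound (8) says nothing about the row $n=0$, so we cut off finitely many coordinates. For $N\ge1$, with respect to (coordinates $<N$) $\oplus$ (coordinates $\ge N$),
$$Z=\begin{pmatrix}Z_N&*\\0&R_N\end{pmatrix},$$
because $Z$ is upper triangular. $Z_N$ is an $N\times N$ strictly upper triangular block matrix, so $Z_N^N=0$. $R_N$ is the sum of its superdiagonals $k\ge1$; each has norm equal to the supremum of the norms of its entries, and by (8) the sum converges in norm. So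
$$\|R_N\|\le\sum_{k\ge1}\sup_{n\ge N}\|Z_{n,n+k}\|\le\|Z\|\,\sup_{n\ge N}(1+n)^2e^{-n}\,\sum_{k\ge1}(1+k)^2e^{-k}\longrightarrow0\quad(N\to\infty).$$

**Step 3: the spectrum.** If $Z_N-\lambda$ and $R_N-\lambda$ are invertible, so is the block triangular operator $Z-\lambda$. Hence $\sigma(Z)\subset\sigma(Z_N)\cup\sigma(R_N)\subset\{|\lambda|\le\|R_N\|\}$ for every $N$, and $\sigma(Z)=\{0\}$. This applies to $Z=T$.

**Step 4: the corner $b$.** If only $\rho(Z)=0$, then $X_0=\begin{pmatrix}0&b\\0&0\end{pmatrix}$ has square $0$, so $Z^2$ has zero constant coefficient. By Step 3, $Z^2$ is quasinilpotent, and since $\sigma(Z^2)=\{\lambda^2:\lambda\in\sigma(Z)\}$, so is $Z$.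

**Step 5: the radical.** $\ker\rho$ is a two-sided ideal of quasinilpotent operators, whose spectra in $\mathcal A'(T)$ are the same by (R4). By (R2), $\ker\rho\subset\operatorname{rad}\mathcal A'(T)$. $\square$

**Proof of Theorem A.** Take $T$ from Proposition 7 with the weights (7). The space is separable and infinite-dimensional, so it may be identified with $\mathcal H$. By Proposition 7, $T\in(SI)$ and the quotient is not commutative; by Lemma 8, $T$ is quasinilpotent. $\blacksquare$

## Which algebras occur as quotients

**Proof of Theorem B.** **Step 1: reduction to countably many operators.** The construction needs a sequence $A_j$, while $\mathcal S$ is arbitrary. Since $\mathcal K$ is separable, closed balls of $\mathcal L(\mathcal K)$ are compact and metrizable in the weak operator topology (WOT), hence separable metrizable, and so are all their subsets. Thus $\mathcal S$, the union over $r\in\mathbb N$ of $\{A\in\mathcal S:\|A\|\le r\}$, is a countable union of WOT-separable sets and has a countable WOT-dense subset $\mathcal S_0$. For fixed $a$ the map $A\mapsto aA-Aa$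 is WOT-continuous, so an operator $a$ commuting with $\mathcal S_0$ commutes with $\mathcal S$. Hence $\mathcal S_0'=\mathcal S'=\mathcal C$. Rescale the elements of $\mathcal S_0$ to norm at most $1$, list them (with repetitions if necessary) as $A_1,A_2,\dots$, and put $A_0=I$; if $\mathcal S_0$ is empty, put all $A_j=I$. Then $\mathcal C=\{A_j:j\ge0\}'$. Let $T$ be the operator of Step 2 of the construction with the weights (7). It is quasinilpotent by Lemma 8. The criterion for $T\in(SI)$ is Lemma 5(d).

**Step 2: the algebraic isomorphism.** By Lemma 5, $\rho:\mathcal A'(T)\to\mathcal C$ is a unital homomorphism, onto because $\rho\circ\iota=\mathrm{id}$. By Lemma 8, $\ker\rho\subset\operatorname{rad}\mathcal A'(T)$. So (R3) gives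
$$\rho^{-1}(\operatorname{rad}\mathcal C)=\operatorname{rad}\mathcal A'(T),\tag{9}$$
and $\rho$ induces an algebra isomorphism $\bar\rho:\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)\to\mathcal C/\operatorname{rad}\mathcal C$.

**Step 3: it is isometric.** We show that $\bar\rho$ and its inverse are both contractive. For $Z\in\mathcal A'(T)$ and $J\in\operatorname{rad}\mathcal A'(T)$ we have $\rho(J)\in\operatorname{rad}\mathcal C$, so the quotient norm of $\bar\rho(Z+\operatorname{rad}\mathcal A'(T))$ is at most $\|\rho(Z+J)\|\le\|Z+J\|$. Take the infimum over $J$. In the other direction, (9) and $\rho\circ\iota=\mathrm{id}$ give $\iota(\operatorname{rad}\mathcal C)\subset\rho^{-1}(\operatorname{rad}\mathcal C)=\operatorname{rad}\mathcal A'(T)$. So the isometry $\iota$ induces, by the same argument, a contractive map $\bar\iota:\mathcal C/\operatorname{rad}\mathcal C\to\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$. Since $\bar\rho\circ\bar\iota=\mathrm{id}$ and $\bar\rho$ is bijective, $\bar\iota=\bar\rho^{-1}$. Hence $\bar\rho$ is isometric.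

**Step 4: the classification.** If $\mathcal C$ is a commutant on a nonzero separable space without nontrivial idempotents, the $T$ just built is quasinilpotent, lies in $(SI)$ and realizes $\mathcal C/\operatorname{rad}\mathcal C$. Conversely, if $T\in(SI)$, then $\mathcal C=\mathcal A'(T)=\{T\}'$ is itself a commutant on a nonzero separable space without nontrivial idempotents, and the quotient is $\mathcal C/\operatorname{rad}\mathcal C$. $\blacksquare$

For the operator in the proof of Theorem A, Steps 2 and 3 and Lemma 6(c) show that $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is isometrically isomorphic to $\{L_1,L_2\}'$. This algebra is far from commutative: it satisfies no polynomial identity. To see this, let $f(y_1,\dots,y_r)$ be a nonzero polynomial in noncommuting variables and substitute $y_k=R_1^kR_2$. Since $R_1^kR_2\xi_\emptyset=\xi_{2\,1^k}$, the series of $R_1^kR_2$ is $x_2x_1^k$. Because $\widehat{ab}=\hat b\hat a$, the monomial $y_{k_1}\cdots y_{k_s}$ goes to the single word $x_2x_1^{k_s}\cdots x_2x_1^{k_1}$. The letters $x_2$ mark where the factors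 begin, so distinct monomials go to distinct words. Hence the series of $f(R_1R_2,R_1^2R_2,\dots,R_1^rR_2)$ is nonzero. The substitution $y_i=R_i$ shows in the same way that $R_1$ and $R_2$ generate a free algebra: distinct monomials go to distinct words, namely their reversals.
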